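\title{Decomposing complete graphs into cubes}

\begin{abstract}
We prove that the edge set of the complete graph $K_m$ can be partitioned into copies of the $d$-dimensional cube if and only if $d\mid m-1$ and $d\,2^d\mid m(m-1)$. For a prime $d>2$ these conditions say that $m\equiv 1$ or $m\equiv (d+1)2^{d-1} \pmod{d\,2^d}$. The class $m\equiv 1$ is handled by a difference labeling of the cube. In the remaining class, where $d$ is odd and $2^d\mid m$, we split the vertices into copies of $\mathbb{F}_2^{d-1}$, view a cube on two such copies as a basis of $\mathbb{F}_2^d$, and apply Edmonds' matroid partition theorem.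
\end{abstract}

\section{The problem and the result}\label{sec:intro}

The $d$-dimensional cube $Q_d$ is the cartesian product $K_2\times\dots\times K_2$ of $d$ factors. Concretely, its vertex set is $\mathbb{F}_2^d$ and its edges are the pairs $\{x,x+e_i\}$, where $e_1,\dots,e_d$ is the standard basis; such an edge has \emph{direction} $e_i$. The cube is $d$-regular, and it has $2^d$ vertices and $q_d=d\,2^{d-1}$ edges. A \emph{$Q_d$-decomposition} of a graph $H$ is a partition of the edge set of $H$ into subgraphs isomorphic to $Q_d$; a graph without edges, such as $K_1$, is decomposed into zero cubes. For which $m$ does the complete graph $K_m$ have a $Q_d$-decomposition?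

Counting gives two conditions. Each cube through a vertex uses $d$ of the $m-1$ edges at that vertex, and each cube uses $d\,2^{d-1}$ of the $m(m-1)/2$ edges of $K_m$. So it is necessary that
\begin{equation}\label{eq:div}
d\mid m-1\qquad\text{and}\qquad d\,2^d\mid m(m-1).
\end{equation}
These conditions hold exactly in the following two cases:
\begin{itemize}
\item[(I)] $m\equiv 1\pmod{d\,2^d}$;
\item[(II)] $d$ is odd, $m\equiv 0\pmod{2^d}$ and $m\equiv 1\pmod d$.
\end{itemize}
Indeed, (I) gives $d\,2^d\mid m-1$, and (II) gives $d\mid m-1$ and $2^d\mid m$, so each implies \eqref{eq:div}. Conversely, assume \eqref{eq:div}. If $d$ is even, then $m-1$ is even, so $m$ is odd; also $\gcd(d,m)=1$ because $d\mid m-1$. Hence $m$ is prime to $d\,2^d$, and $d\,2^d\mid m-1$. If $d$ is odd, one of $m-1$, $m$ is odd, so $2^d$ divides the other. If $2^d\mid m-1$ we are in case (I), because $d$ and $2^d$ are coprime divisors of $m-1$; if $2^d\mid m$ we are in case (II).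

For $d=1$ the cube is an edge, and every $m$ is allowed and works. For $d=2$ the cube is a $4$-cycle and the condition is $m\equiv1\pmod 8$. For $d=3$ it is $m\equiv 1$ or $16\pmod{24}$. It is known that for $d>1$ condition (I) is sufficient, that for even $d$ it is also necessary, that for odd $d$ a decomposable $K_m$ outside class (I) lies in class (II), and that $K_{16}$ decomposes into copies of $Q_3$. This leaves the sufficiency of (II). When $d>2$ is prime, class (II) has a closed form: $(d+1)2^{d-1}\equiv0\pmod{2^d}$ because $d+1$ is even, and $(d+1)2^{d-1}\equiv 2^{d-1}\equiv1\pmod d$ by Fermat's little theorem, so by the Chinese remainder theorem (II) is the single class $m\equiv(d+1)2^{d-1}\pmod{d\,2^d}$. The following question has been posed as a problem in a book.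

\begin{quote}
\emph{Let $d>2$ be prime. Is it true that $K_m$ has a $Q_d$-decomposition if and only if $m\equiv1$ or $m\equiv(d+1)2^{d-1}\pmod{d\,2^d}$?}
\end{quote}

In every case listed above counting is the only obstruction, so one would guess that the answer is yes. It is, and primality plays no role.

\begin{theorem}\label{thm:main}
For all integers $d,m\ge1$, the graph $K_m$ has a $Q_d$-decomposition if and only if $d\mid m-1$ and $d\,2^d\mid m(m-1)$. Equivalently, for even $d$ the condition is $m\equiv1\pmod{d\,2^d}$, and for odd $d$ it is: $m\equiv1\pmod{d\,2^d}$, or both $m\equiv0\pmod{2^d}$ and $m\equiv1\pmod d$.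
\end{theorem}

By the closed form of class (II), the prime case of Theorem~\ref{thm:main} reads as follows.

\begin{theorem}\label{thm:prime}
Let $d>2$ be prime. Then $K_m$ has a $Q_d$-decomposition if and only if $m\equiv1$ or $m\equiv(d+1)2^{d-1}\pmod{d\,2^d}$.
\end{theorem}

Primality is used only to name the class. For $d=9$, class (II) is $m\equiv4096\pmod{4608}$, whereas $(d+1)2^{d-1}=2560\equiv4\pmod 9$ violates \eqref{eq:div}.

Necessity and the equivalence of the two forms have been shown, and $d=1$ is trivial, so what remains is to construct decompositions in class (I) for $d\ge2$ and in class (II) for odd $d\ge3$. The two classes call for different groups. In class (I) we place cubes in the cyclic group $\mathbb{Z}_m$ and take all translates (Section~\ref{sec:label}); the same labeling decomposes the complete bipartite graph $K_{q_d,q_d}$. This method cannot reach class (II): if the cubes fall into orbits of size $m$, then $mq_d$ divides $m(m-1)/2$, which is (I). In class (II) the number $m$ is a multiple of $2^d$, and the natural groups are elementary abelian $2$-groups, in which $d$ linearly independent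 differences produce cubes. Section~\ref{sec:cayley} sets this up and decomposes $K_{16}$ and $K_{40}$ into copies of $Q_3$ by hand. Section~\ref{sec:pairs} proves the two lemmas that carry the general case, and Sections~\ref{sec:large} and~\ref{sec:small} treat odd $d\ge9$ and $d=3,5,7$. Apart from the existence of primitive elements in finite fields, the only external result used is Edmonds' matroid partition theorem~\cite{Edmonds}.

\section{A difference labeling of the cube}\label{sec:label}

Let $q=q_d$ and $m=2qt+1$. The edges of the complete graph on $\mathbb{Z}_m$ fall into $qt$ orbits under translation, one for each difference $\pm j$ with $1\le j\le qt$. If $t$ cubes placed in $\mathbb{Z}_m$ together show each difference once, their translates decompose $K_m$. One cube with differences $1,\dots,q$ is enough, provided that every edge has its larger label on the same side of the bipartition: adding $iq$ to the labels on that side turns the differences into $iq+1,\dots,(i+1)q$.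

Let $E_d$ and $O_d$ be the sets of vectors of even and odd weight in $\mathbb{F}_2^d$; every edge of $Q_d$ joins $E_d$ to $O_d$. Put $\lambda_d=(d-1)2^{d-2}$, so that $\lambda_1=0$ and
\begin{equation}\label{eq:lambda}
q_d=2\lambda_d+2^{d-1},\qquad \lambda_{d+1}=q_d,\qquad q_{d+1}=2q_d+2^d .
\end{equation}
Below, $[a,b]$ denotes an interval of integers.

\begin{lemma}\label{lem:label}
For every $d\ge1$ there are injections $f_d\colon E_d\to[0,\lambda_d]$ and $g_d\colon O_d\to[\lambda_d+1,q_d]$ such that
\begin{itemize}
\item[(a)] the values $g_d(y)-f_d(x)$ of the edges $xy$ $(x\in E_d,\ y\in O_d)$ are $1,\dots,q_d$, each once;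
\item[(b)] the edges of direction $e_d$ have the values $\lambda_d+1,\dots,\lambda_d+2^{d-1}$.
\end{itemize}
\end{lemma}

Property (b) is there for the induction. The cube $Q_{d+1}$ consists of two layers $Q_d\times\{0\}$ and $Q_d\times\{1\}$ and the \emph{vertical} edges of direction $e_{d+1}$. Shifted copies of the old labeling give each layer an interval of values; the difficulty is to control the vertical edges. In layer $1$ the parities are exchanged, so the old labeling must be composed there with an automorphism of $Q_d$ that exchanges $E_d$ and $O_d$. We take $z\mapsto z+e_d$. Then the vertical edge over $z$ has the value of the old edge $\{z,z+e_d\}$ plus a constant, and (b) says that these old values form an interval.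

For $d=1$ the labels are $f_1(0)=0$, $g_1(1)=1$. For $d=2$ the vertices $00,10,11,01$ of the $4$-cycle get the labels $0,4,1,2$: the layers $x_2=1$ and $x_2=0$ have the values $1$ and $4$, and the vertical edges have the values $2$ and $3$. The recursion below, with $C=3$ and $K=8$, turns this into the labeling of Figure~\ref{fig:q3}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[ev/.style={circle,draw,minimum size=6mm,inner sep=0pt},
od/.style={rectangle,draw,minimum size=6mm,inner sep=0pt},
val/.style={fill=white,inner sep=1.5pt,font=\small\itshape}]
\node[ev] (a) at (0,0) {0};      \node[od] (b) at (4.4,0) {12};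
\node[ev] (c) at (4.4,4.4) {1};  \node[od] (d) at (0,4.4) {10};
\node[od] (e) at (1.3,1.3) {5};  \node[ev] (f) at (3.1,1.3) {4};
\node[od] (g) at (3.1,3.1) {7};  \node[ev] (h) at (1.3,3.1) {3};
\draw (a) -- node[val]{12} (b) -- node[val]{11} (c) -- node[val]{9} (d) -- node[val]{10} (a);
\draw (e) -- node[val]{1} (f) -- node[val]{3} (g) -- node[val]{4} (h) -- node[val]{2} (e);
\draw (a) -- node[val]{5} (e); \draw (b) -- node[val]{8} (f);
\draw (c) -- node[val]{6} (g); \draw (d) -- node[val]{7} (h);
\end{tikzpicture}
\caption{A labeling of $Q_3$ with labels at most $4$ on the even vertices (circles) and labels from $5$ to $12$ on the odd vertices (squares). Each edge shows the difference of its two labels: $1$--$4$ on the inner layer $x_3=1$, $5$--$8$ on the edges of direction $e_3$, and $9$--$12$ on the outer layer $x_3=0$.}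
\label{fig:q3}
\end{figure}

\begin{proof}
The case $d=1$ is above. For the step from $d$ to $d+1$ write $f,g,q,\lambda$ for the objects at $d$, and put $C=\lambda+2^{d-1}$ and $K=q+2^d$. By \eqref{eq:lambda}, $\lambda+C=q$ and $K-C=\lambda+2^d$. The even vertices of $Q_{d+1}$ are $(x,0)$ and $(y,1)$, the odd ones are $(y,0)$ and $(x,1)$, with $x\in E_d$, $y\in O_d$. Define
\begin{align*}
f_{d+1}(x,0)&=f(x), & g_{d+1}(y,0)&=g(y)+K,\\
f_{d+1}(y,1)&=f(y+e_d)+C, & g_{d+1}(x,1)&=g(x+e_d)+C.
\end{align*}

\emph{Values.} In layer $1$ the edge over $xy$ has the value $g(x+e_d)-f(y+e_d)$; translation by $e_d$ permutes the edges of $Q_d$, so this layer gives $1,\dots,q$. In layer $0$ the values are $K+1,\dots,K+q$, that is, $q+2^d+1,\dots,q_{d+1}$. Let $\delta(z)$ be the old value of the edge $\{z,z+e_d\}$. As $z$ runs over $E_d$, and also as $z$ runs over $O_d$, $\delta(z)$ runs once over $[\lambda+1,\lambda+2^{d-1}]$. The vertical edge over $x\in E_d$ has the value $g(x+e_d)+C-f(x)=\delta(x)+C$, and these fill $[q+1,q+2^{d-1}]$. The vertical edge over $y\in O_d$ has the value $g(y)+K-f(y+e_d)-C=\delta(y)+\lambda+2^d$, and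 these fill $[2\lambda+2^d+1,\,2\lambda+2^d+2^{d-1}]=[q+2^{d-1}+1,\,q+2^d]$. So the vertical edges give $q+1,\dots,q+2^d$, which is (b) because $\lambda_{d+1}=q$, and the three groups of edges together give (a).

\emph{Ranges.} The function $f_{d+1}$ is injective on each layer, with values in $[0,\lambda]$ and in $[C,\lambda+C]=[C,q]$. Since $C>\lambda$, it is an injection into $[0,\lambda_{d+1}]$. The function $g_{d+1}$ is injective on each layer, with values in $[\lambda+1+C,\,q+C]=[q+1,\,q+C]$ and in $[\lambda+1+K,\,q+K]$. These intervals are disjoint because $\lambda+1+K-C=2\lambda+2^d+1>q$, and $q+K=q_{d+1}$. So $g_{d+1}$ is an injection into $[\lambda_{d+1}+1,q_{d+1}]$.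
\end{proof}

\begin{corollary}\label{cor:label}
Let $d\ge1$ and $q=d\,2^{d-1}$.
\begin{itemize}
\item[(a)] $K_{2qt+1}$ has a $Q_d$-decomposition for every $t\ge0$. Thus condition \textup{(I)} is sufficient.
\item[(b)] $K_{q,q}$ has a $Q_d$-decomposition.
\end{itemize}
\end{corollary}

\begin{proof}
Write $f,g,\lambda$ for $f_d,g_d,\lambda_d$.

(a) For $0\le i<t$ place a cube in $\mathbb{Z}_{2qt+1}$ by $x\mapsto f(x)$, $y\mapsto g(y)+iq$. Its labels lie in $[0,tq]$ and are distinct, since $f\le\lambda<g+iq$. The differences on the $t$ cubes are $1,\dots,tq$, each once. An edge of the complete graph is $\{a,a+j\}$ for a unique $a$ and a unique $j\in[1,tq]$; the difference $j$ determines a cube and an edge $xy$ of it, and $a-f(x)$ is the one translation that moves this edge to $\{a,a+j\}$. So the translates of the $t$ cubes cover each edge once.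

(b) Let the parts be $\mathbb{Z}_q\times\{0\}$ and $\mathbb{Z}_q\times\{1\}$. For $i\in\mathbb{Z}_q$ take the cube $x\mapsto(f(x)+i,0)$, $y\mapsto(g(y)+i,1)$. Each of $f,g$ has its values in an interval of at most $q$ integers, so both are injective modulo $q$. The values $g(y)-f(x)$ represent each residue modulo $q$ once. So for an edge $\{(a,0),(b,1)\}$ the residue $b-a$ determines $xy$, and then $i=a-f(x)$ is determined.
\end{proof}

\section{Cubes from independent vectors}\label{sec:cayley}

For $T\subseteq\mathbb{F}_2^M\setminus\{0\}$, the Cayley graph $\operatorname{Cay}(\mathbb{F}_2^M,T)$ has vertex set $\mathbb{F}_2^M$ and edges $\{x,x+t\}$ with $t\in T$. An edge $\{x,x'\}$ has the single \emph{difference} $x+x'$, so a partition of $T$ induces a partition of the edge set.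

\begin{lemma}\label{lem:indep}
If $B\subseteq\mathbb{F}_2^M$ is linearly independent and $|B|=d$, then $\operatorname{Cay}(\mathbb{F}_2^M,B)$ is a disjoint union of $2^{M-d}$ copies of $Q_d$. Hence $\operatorname{Cay}(\mathbb{F}_2^M,T)$ has a $Q_d$-decomposition whenever $T$ is a disjoint union of independent $d$-sets.
\end{lemma}

\begin{proof}
Let $B=\{b_1,\dots,b_d\}$. No edge joins two different cosets of $\operatorname{span}B$. On a coset $x+\operatorname{span}B$, the map $a\mapsto x+\sum a_ib_i$ is a bijection from $\mathbb{F}_2^d$ under which the difference $e_i$ corresponds to the difference $b_i$.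
\end{proof}

When $m$ is a power of $2$ this already suffices. Recall that the multiplicative group of the field $\mathbb{F}_{2^M}$ is cyclic; a generator $\omega$ is a \emph{primitive element}. The additive group of the field is $\mathbb{F}_2^M$, its nonzero elements are $\omega^0,\dots,\omega^{2^M-2}$, and multiplication by $\omega^i$ is an $\mathbb{F}_2$-linear automorphism.

\begin{lemma}\label{lem:power}
If $d\le M$ and $d\mid 2^M-1$, then $K_{2^M}$ has a $Q_d$-decomposition.
\end{lemma}

\begin{proof}
Since $\omega$ generates the field, its minimal polynomial over $\mathbb{F}_2$ has degree $M\ge d$, so $1,\omega,\dots,\omega^{d-1}$ are independent. The sets $\omega^{jd}\{1,\omega,\dots,\omega^{d-1}\}$, $0\le j<(2^M-1)/d$, are then independent and partition the nonzero elements. Apply Lemma~\ref{lem:indep}.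
\end{proof}

For $d=3$, $M=4$, five independent triples give two cubes each, and $K_{16}$ is decomposed into ten copies of $Q_3$.

\subsection*{Fibers}
For other $m$ in class (II) no single group of this kind acts, and we use it locally. \emph{From now on $d\ge3$ is odd}, and
\[
G=\mathbb{F}_2^{d-1},\qquad D=|G\setminus\{0\}|=2^{d-1}-1 .
\]
In class (II) we have $m=2^{d-1}n$ with $n$ even and $2^{d-1}n\equiv1\pmod d$. We take the vertex set $G\times Y$ with $|Y|=n$ and call $G\times\{y\}$ the \emph{fiber} over $y$. The size is chosen so that two fibers have $2^d$ vertices, as a cube does, and $d$ fibers have $q_d$ vertices, as a side of $K_{q_d,q_d}$ does. For $S\subseteq G\setminus\{0\}$, $u\in G$ and $y\ne y'$ in $Y$ put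
\begin{align*}
I_y(S)&=\bigl\{\{(x,y),(x+s,y)\}: x\in G,\ s\in S\bigr\},\\
M_u(y,y')&=\bigl\{\{(x,y),(x+u,y')\}: x\in G\bigr\}.
\end{align*}
The \emph{inner edges} of the fiber over $y$ form $I_y(G\setminus\{0\})$. The set $C(y,y')$ of all \emph{cross edges} between the two fibers is the disjoint union of the $2^{d-1}$ perfect matchings $M_u(y,y')$, and $M_u(y,y')=M_u(y',y)$ because $u=-u$.

\begin{lemma}\label{lem:bip}
Let $A,A'\subseteq Y$ be disjoint with $d\mid|A|$ and $d\mid|A'|$. Then the complete bipartite graph between $G\times A$ and $G\times A'$ has a $Q_d$-decomposition.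
\end{lemma}

\begin{proof}
Split $A$ and $A'$ into $d$-sets. Each pair of $d$-sets gives a copy of $K_{q_d,q_d}$, and Corollary~\ref{cor:label}(b) applies.
\end{proof}

Two fibers form a copy of $\mathbb{F}_2^d=G\times\mathbb{F}_2$. For a linear automorphism $\varphi$ of $G$, consider the bijection
\begin{equation}\label{eq:ident}
(x,0)\mapsto(x,y),\qquad (x,1)\mapsto(\varphi(x),y').
\end{equation}
The edges of difference $(s,0)$ become $I_y(\{s\})\cup I_{y'}(\{\varphi(s)\})$, and the edges with a difference in $G\times\{1\}$ become $C(y,y')$. If $\varphi$ is the identity, the edges of difference $(u,1)$ become $M_u(y,y')$. By Lemma~\ref{lem:indep}, a basis of $G\times\mathbb{F}_2$ is one cube on the two fibers.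

The obstacle is that a pair of fibers has $2^{d-1}$ cross differences, and $d\nmid2^{d-1}$. To split a set of differences into bases, its size must first be corrected to a multiple of $d$. Either the pair \emph{borrows} inner differences from its two fibers, or it \emph{drops} a cross difference, whose matching must then be covered in another way. Take $d=3$ and write the coordinate in $\mathbb{F}_2$ last. Three distinct nonzero vectors over $\mathbb{F}_2$ are independent exactly when their sum is nonzero. The cross differences are $001,101,011,111$. Borrowing $100$ and $010$ gives the two bases $\{001,111,100\}$ and $\{101,011,010\}$, but a fiber has only three inner differences and can lend two of them to one partner only. Dropping any one cross difference leaves three vectors whose sum ends in $1$, hence a basis.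

\begin{example}\label{ex:40}
We decompose $K_{40}$, the first member of class (II) for $d=3$ after $K_{16}$. Here $G=\mathbb{F}_2^2$ and there are ten fibers, over $v,a_1,a_2,a_3$; $w,b_1,b_2$; $c_1,c_2,c_3$. The sets $\{v,a_1,a_2,a_3\}$ and $\{w,c_1,c_2,c_3\}$ carry two copies of $K_{16}$, which give $20$ cubes. The three pairs of triples
\[
\{w,b_1,b_2\},\{a_1,a_2,a_3\};\qquad \{c_1,c_2,c_3\},\{a_1,a_2,a_3\};\qquad \{c_1,c_2,c_3\},\{v,b_1,b_2\}
\]
carry three copies of $K_{12,12}$, which give $36$ cubes. What is left are the cross edges of the six pairs in $B=\{v,w,b_1,b_2\}$ and the inner edges over $b_1$ and $b_2$.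

Identify $v,w,b_1,b_2$ with $00,11,10,01$, so that $G\times B=\mathbb{F}_2^2\times\mathbb{F}_2^2$. The vectors $(10,10)$, $(01,01)$, $(00,11)$ have the sum $(11,00)\ne0$, so their Cayley graph consists of $2$ cubes. It contains one matching $M_u(y,y')$ for each pair: $u=10,01,00$ for $y+y'=10,01,11$. These are the dropped matchings. For each of the five pairs other than $b_1b_2$, the three remaining cross differences form a basis: $5$ cubes. For $b_1b_2$ we have $u=00$; the remaining cross differences $101,011,111$ and all inner differences $100,010,110$ split into $\{100,010,101\}$ and $\{110,011,111\}$, with sums $011$ and $010$: $2$ cubes. The total is $20+36+9=65=\binom{40}{2}/12$.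
\end{example}

The example contains the whole method: complete bipartite graphs remove most pairs of fibers, the remaining pairs are split into bases after a correction, and the inner differences of each fiber are spent exactly once. For large $d$ a fiber has exponentially many inner differences, and borrowing alone suffices. For $d=3,5,7$ there are too few, but these $d$ divide $2^{d-1}-1$, so dropping one matching corrects the count.

\section{Splitting a pair of fibers into bases}\label{sec:pairs}

We need a criterion for splitting a set of vectors into bases. A \emph{matroid} is a finite set $T$ with a nonempty family of \emph{independent} subsets that is closed under taking subsets and satisfies the exchange axiom: if $I,J$ are independent and $|I|<|J|$, then $I\cup\{j\}$ is independent for some $j\in J\setminus I$. The \emph{rank} $\operatorname{rk}(X)$ of $X\subseteq T$ is the largest size of an independent subset of $X$. A finite set of vectors with linear independence is a matroid, with $\operatorname{rk}(X)=\dim\operatorname{span}X$.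

\begin{theorem}[Edmonds \cite{Edmonds}]\label{thm:edmonds}
The ground set of a finite matroid can be partitioned into at most $N$ independent sets if and only if $|X|\le N\operatorname{rk}(X)$ for every subset $X$.
\end{theorem}

\begin{lemma}\label{lem:bases}
Let $T\subseteq\mathbb{F}_2^d\setminus\{0\}$ with $|T|=Nd$, $N\ge1$, and suppose that $|T\cap W|\le N\dim W$ for every subspace $W$ with $1\le\dim W\le d-1$. Then $T$ is a disjoint union of $N$ bases, and $\operatorname{Cay}(\mathbb{F}_2^d,T)$ has a $Q_d$-decomposition.
\end{lemma}

\begin{proof}
Let $X\subseteq T$ be nonempty and $W=\operatorname{span}X$; then $\dim W\ge1$ because $0\notin T$. If $\dim W\le d-1$, then $|X|\le|T\cap W|\le N\operatorname{rk}(X)$. If $\dim W=d$, then $|X|\le Nd=N\operatorname{rk}(X)$. Theorem~\ref{thm:edmonds} gives at most $N$ independent sets, each of size at most $d$, of total size $Nd$. So there are $N$ of them, each of size $d$. Apply Lemma~\ref{lem:indep}.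
\end{proof}

The hypothesis cannot be weakened, since a basis meets $W$ in at most $\dim W$ vectors. To verify it we use two facts. First,
\begin{equation}\label{eq:mono}
\frac{2^r-1}{r}\quad\text{and}\quad\frac{2^{r-1}}{r}\quad\text{are nondecreasing for } r\ge1,
\end{equation}
because $r(2^{r+1}-1)-(r+1)(2^r-1)=(r-1)2^r+1>0$ and $2r\ge r+1$. Second, a subspace $W$ of $G\times\mathbb{F}_2$ of dimension $r$ meets $G\times\{1\}$ in no point or in $2^{r-1}$ points, since the last coordinate is a linear form on $W$.

\begin{lemma}[borrowing]\label{lem:borrow}
Let $d\ge5$ and $y\ne y'$. Let $S,S'\subseteq G\setminus\{0\}$ satisfy $\varphi(S)=S'$ for some linear automorphism $\varphi$ of $G$, and let $|S|+2^{d-1}\equiv0\pmod d$. Then $C(y,y')\cup I_y(S)\cup I_{y'}(S')$ has a $Q_d$-decomposition.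
\end{lemma}

\begin{proof}
Under \eqref{eq:ident} the graph is $\operatorname{Cay}(G\times\mathbb{F}_2,T)$ with $T=(S\times\{0\})\cup(G\times\{1\})$. Let $N=|T|/d$. From $2^{d-1}\le|T|<2^d$ and $d\ge4$ we get $2^{d-1}/d\le N<2^d/d\le2^{d-2}$. Let $r=\dim W$.

If $1\le r\le d-2$, then by \eqref{eq:mono}
\[
|T\cap W|\le2^r-1\le r\,\frac{2^{d-2}-1}{d-2}\le r\,\frac{2^{d-1}}{d}\le rN;
\]
the third inequality says $d(2^{d-2}-1)\le(2d-4)2^{d-2}$, which holds because $d\le2d-4$.

If $r=d-1$, the bound $2^r-1$ is too weak when $S$ is small, and we count the vectors that $W$ misses. At most $2^{d-2}$ of the $2^{d-1}$ points of $G\times\{1\}$ lie in $W$, so $|T\setminus W|\ge2^{d-2}\ge N$ and $|T\cap W|\le Nd-N=rN$. Lemma~\ref{lem:bases} applies.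
\end{proof}

The lemma asks nothing of $S$ except its size modulo $d$ and its linear equivalence to $S'$: the full set of cross differences is spread widely enough to absorb any set of inner differences.

\begin{lemma}[dropping]\label{lem:drop}
Let $d\mid2^{d-1}-1$, $u\in G$, $y\ne y'$, and let $S=\emptyset$ or $S=G\setminus\{0\}$. Then $\bigl(C(y,y')\setminus M_u(y,y')\bigr)\cup I_y(S)\cup I_{y'}(S)$ has a $Q_d$-decomposition.
\end{lemma}

\begin{proof}
Under \eqref{eq:ident} with $\varphi$ the identity, the graph is $\operatorname{Cay}(G\times\mathbb{F}_2,T)$ with $T=(S\times\{0\})\cup((G\setminus\{u\})\times\{1\})$. Its size is $D$ or $2D$, a multiple of $d$ by hypothesis. Let $1\le r=\dim W\le d-1$.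

If $S=\emptyset$, then $N=D/d$ and $T\subseteq G\times\{1\}$, so by \eqref{eq:mono}
\[
|T\cap W|\le2^{r-1}\le r\,\frac{2^{d-2}}{d-1}\le r\,\frac{2^{d-1}-1}{d}=rN .
\]
The last inequality is $d\,2^{d-2}\le(2d-2)2^{d-2}-(d-1)$, that is, $d-1\le(d-2)2^{d-2}$, which holds for $d\ge3$ because $2^{d-2}\ge2$ and $d-1\le2(d-2)$.

If $S=G\setminus\{0\}$, then $N=2D/d$, and \eqref{eq:mono} with $d\le2(d-1)$ gives
\[
|T\cap W|\le2^r-1\le r\,\frac{D}{d-1}\le r\,\frac{2D}{d}=rN .
\]
Lemma~\ref{lem:bases} applies in both cases.
\end{proof}

\section{Odd dimensions $d\ge9$}\label{sec:large}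

\begin{proposition}\label{prop:large}
Let $d\ge9$ be odd, and let $n\ge2$ be even with $2^{d-1}n\equiv1\pmod d$. Then the complete graph on $G\times Y$, $|Y|=n$, has a $Q_d$-decomposition.
\end{proposition}

Let $\rho\in\{1,\dots,d-1\}$ be defined by $\rho\equiv-2^{d-1}\pmod d$; it is nonzero because $d$ is odd. A pair $e$ of fibers treated by Lemma~\ref{lem:borrow} borrows from each of its ends a number $\mu_e\equiv\rho\pmod d$ of inner differences, so $\mu_e\ge\rho$, and each fiber must lend exactly its $D$ differences. A fiber cannot lend to all $n-1$ others when $n$ is large. So the proof has three tasks: reduce to a graph $\Gamma$ on $Y$ of bounded degree, choose the amounts $\mu_e$ so that they add up to $D$ at each vertex, and choose the actual sets of differences. The bound $d\ge9$ enters only through the next inequality (and the weaker $d\ge5$ through Lemma~\ref{lem:borrow}).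

\begin{lemma}\label{lem:num}
For odd $d\ge9$ we have $D\ge\rho(4d-2)+4d$.
\end{lemma}

\begin{proof}
For $d=9$, $2^8=256\equiv4\pmod9$, so $\rho=5$, and $255\ge5\cdot34+36=206$. For $d\ge11$ we use $\rho\le d-1$; since $(d-1)(4d-2)+4d=4d^2-2d+2$, it suffices to show $2^{k-1}\ge P(k):=4k^2-2k+3$ for all integers $k\ge11$. This holds for $k=11$, as $1024\ge465$, and it passes from $k$ to $k+1$ because $2P(k)-P(k+1)=4k^2-10k+1>0$.
\end{proof}

The amounts will come from multigraphs with prescribed degrees.

\begin{lemma}\label{lem:multi}
Let $c_1,\dots,c_w$ be nonnegative integers with even sum $2L$ and $c_i\le L$ for all $i$. Then there is a loopless multigraph on $\{1,\dots,w\}$ in which vertex $i$ has degree $c_i$.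
\end{lemma}

\begin{proof}
List $2L$ tokens: $c_1$ copies of $1$, then $c_2$ copies of $2$, and so on. For $1\le j\le L$ join the token in place $j$ to the token in place $j+L$. Equal tokens occupy at most $L$ consecutive places, so no loop arises.
\end{proof}

The condition $c_i\le L$ says that $c_i$ is at most the sum of the others. On two vertices it forces $c_1=c_2$, so we shall want blocks of at least three vertices.

\begin{proof}[Proof of Proposition~\ref{prop:large}]
\emph{Step 1: the graph $\Gamma$.} Since $n$ is prime to $d$, we can write $n=n_0+2dt$ with $0<n_0<2d$ and $t\ge0$, and $n_0$ is even. Let $h\in\{1,\dots,d-1\}$ satisfy $h\equiv n\pmod d$, so $n_0\in\{h,h+d\}$. We claim that $n_0\ge4$. If $n_0=2$, then $2^d\equiv2^{d-1}n\equiv1\pmod d$. Let $p$ be the least prime divisor of $d$. The order of $2$ modulo $p$ divides $d$ and $p-1$, and $\gcd(d,p-1)=1$ by the choice of $p$. So $2\equiv1\pmod p$, which is absurd.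

Partition $Y=Y_0\sqcup Y_1\sqcup\dots\sqcup Y_{2t}$ with $|Y_0|=n_0$ and $|Y_k|=d$ for $k\ge1$. The block $Y_k$ is preceded by $n_0+(k-1)d\equiv h\pmod d$ points, so Lemma~\ref{lem:bip} can join it to all but $h$ of them. To keep the degrees bounded we take these $h$ points from the previous block: for $1\le k\le2t$ choose $V_k\subseteq Y_{k-1}$ with $|V_k|=h$, which is possible as $h\le n_0$ and $h<d$. Let $\Gamma$ be the graph on $Y$ whose edges are the pairs inside each $Y_k$ and the pairs between $V_k$ and $Y_k$. A pair not in $\Gamma$ joins some $Y_k$, $k\ge1$, to $(Y_0\cup\dots\cup Y_{k-1})\setminus V_k$. Both sets have size divisible by $d$, so Lemma~\ref{lem:bip} decomposes the cross edges over all pairs not in $\Gamma$.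

The degree $\delta_y$ of $y$ in $\Gamma$ is $n_0-1$ for $y\in Y_0$ and $d-1+h$ for $y\in Y_k$, $k\ge1$, increased by $d$ if $y$ belongs to the set $V_{k+1}$ chosen in its block. Hence $\delta_y\equiv n-1\pmod d$ and $\delta_y\le3d-2$, and in one block $\delta_y$ takes at most two values, which then differ by $d$.

\emph{Step 2: the amounts.} We look for $\mu_e=\rho+d\beta_e$ with integers $\beta_e\ge0$ and $\sum_{e\ni y}\mu_e=D$. The last condition reads
\begin{equation}\label{eq:beta}
\sum_{e\ni y}\beta_e=b_y\quad\text{for all } y\in Y,\qquad\text{where } b_y=\frac{D-\rho\delta_y}{d}.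
\end{equation}
The numbers $b_y$ have four properties.
\begin{itemize}
\item[(i)] $b_y$ is an integer. Indeed $\rho n\equiv-2^{d-1}n\equiv-1$, so $\rho\delta_y\equiv\rho(n-1)\equiv-1-\rho\equiv D\pmod d$. This is where $m\equiv1\pmod d$ is used.
\item[(ii)] $b_y\ge\rho+4$, since $db_y\ge\rho(4d-2)+4d-\rho(3d-2)=d(\rho+4)$ by Lemma~\ref{lem:num}.
\item[(iii)] In one block the $b_y$ differ by at most $\rho$, since the $\delta_y$ differ by $0$ or $d$.
\item[(iv)] $\sum_{y\in Y}b_y$ is even, since $d\sum_yb_y=nD-2\rho|E(\Gamma)|$ with $n$ even and $d$ odd. This is where $2^d\mid m$ is used. As \eqref{eq:beta} makes the sum equal to $2\sum_e\beta_e$, this parity is needed.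
\end{itemize}
Each block is a clique of $\Gamma$, so we would like to apply Lemma~\ref{lem:multi} block by block, but the sum of the $b_y$ over a block may be odd. We repair the parities along the chain of blocks. For $1\le k\le2t$ fix $v_k\in V_k$ and $z_k\in Y_k$; then $v_kz_k$ is an edge of $\Gamma$ between $Y_{k-1}$ and $Y_k$. Put $\varepsilon_{2t+1}=0$ and choose $\varepsilon_k\in\{0,1\}$ for $k=2t,2t-1,\dots,1$ in turn so that $\sum_{y\in Y_k}b_y-\varepsilon_k-\varepsilon_{k+1}$ is even. Adding these $2t$ numbers to $\sum_{y\in Y_0}b_y-\varepsilon_1$ gives $\sum_Yb_y-2\sum_k\varepsilon_k$, so by (iv) the number $\sum_{y\in Y_0}b_y-\varepsilon_1$ is even too. Set $\beta_e=\varepsilon_k$ for $e=v_kz_k$ and $\beta_e=0$ for the other edges between different blocks.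

Let $b'_y$ be $b_y$ minus the weights just placed on edges at $y$. At most two of the edges $v_kz_k$ meet a given block, so $b_y-2\le b'_y\le b_y$, and the $b'_y$ have even sum on each block. Fix a block and let $b$ be the minimum of $b_y$ on it. By (iii) all its $b'_y$ lie in $[b-2,b+\rho]$, and $b+\rho\le2(b-2)$ by (ii). The block has at least three points, because $n_0\ge4$ and $d\ge3$, so each $b'_y$ is at most the sum of two others. Lemma~\ref{lem:multi} gives a loopless multigraph on the block with degrees $b'_y$; let $\beta_e$ be the multiplicity of $e$ in it. Now \eqref{eq:beta} holds.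

\emph{Step 3: the sets.} At each $y$ we must partition $G\setminus\{0\}$ into sets $S_{e,y}$ of sizes $\mu_e$, $e\ni y$, so that the two sets at the ends of an edge are linearly equivalent. If we insisted on $S_{e,y}=S_{e,y'}$, each difference $s$ would have to pick out a perfect matching of $\Gamma$, and the choices at all fibers would be tied together. The automorphism $\varphi$ in Lemma~\ref{lem:borrow} unties them. Identify $G$ with the additive group of $\mathbb{F}_{2^{d-1}}$ and let $\omega$ be a primitive element. At each $y$, independently, cut the sequence $\omega^0,\omega^1,\dots,\omega^{D-1}$ into consecutive intervals $S_{e,y}$ of lengths $\mu_e$, one for each $e\ni y$; the lengths add up to $D$ by Step 2. For $e=yy'$ we have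
\[
S_{e,y}=\omega^i\{1,\omega,\dots,\omega^{\mu_e-1}\},\qquad S_{e,y'}=\omega^j\{1,\omega,\dots,\omega^{\mu_e-1}\}
\]
for some $i,j$, so multiplication by $\omega^{j-i}$ is a linear automorphism of $G$ that maps $S_{e,y}$ onto $S_{e,y'}$. Also $\mu_e+2^{d-1}\equiv\rho+2^{d-1}\equiv0\pmod d$. By Lemma~\ref{lem:borrow}, the graph $C(y,y')\cup I_y(S_{e,y})\cup I_{y'}(S_{e,y'})$ decomposes for every edge $e=yy'$ of $\Gamma$. These graphs cover the cross edges over $\Gamma$ once, and they cover each inner edge once because the $S_{e,y}$, $e\ni y$, partition $G\setminus\{0\}$. Together with Step 1, every edge is covered exactly once.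
\end{proof}

\section{The dimensions $3$, $5$ and $7$}\label{sec:small}

For these $d$ we have $2^{d-1}\equiv1\pmod d$, so $\rho=d-1$, and the construction above runs out of inner differences. For $(d,n)=(3,4)$, $(5,6)$, $(7,22)$ the graph $\Gamma$ has a vertex of degree $\delta=3,5,14$, and $\rho\delta=6,20,84$ exceeds $D=3,15,63$. On the other hand Lemma~\ref{lem:drop} is available. Class (II) consists of the $m=2^{d-1}n$ with $n$ even and $n\equiv1\pmod d$, that is, $n\equiv d+1\pmod{2d}$.

In this section $d\in\{3,5,7\}$. Call $n$ \emph{good} if the complete graph on $G\times Y$, $|Y|=n$, has a $Q_d$-decomposition. We generalize Example~\ref{ex:40}. The dropped matchings must form cubes themselves; for this we take a block of $2^p$ fibers with $d\mid2^p-1$, so that the differences between indices of fibers come in groups of $d$.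

\begin{lemma}\label{lem:block}
Let $p\ge1$ with $d\mid2^p-1$, let $B$ be a set of $2^p$ indices, and let $v\ne w$ in $B$. The complete graph on $G\times B$ without the inner edges of the fibers over $v$ and $w$ has a $Q_d$-decomposition.
\end{lemma}

\begin{proof}
Identify $B$ with $\mathbb{F}_2^p$, let $\eta_1,\dots,\eta_{d-1}$ be a basis of $G$, and partition $\mathbb{F}_2^p\setminus\{0\}$ into $d$-sets. For each $d$-set $\{c_1,\dots,c_d\}$ put $u(c_i)=\eta_i$ for $i<d$ and $u(c_d)=0$. The vectors $(u(c_i),c_i)\in G\times\mathbb{F}_2^p$, $1\le i\le d$, are independent: in a vanishing combination the $G$-components force the first $d-1$ coefficients to be zero, and then $c_d\ne0$ forces the last. By Lemma~\ref{lem:indep}, the Cayley graph of $G\times\mathbb{F}_2^p$ with differences $(u(c),c)$, $c\ne0$, decomposes. It is the union of the matchings $M_{u(y+y')}(y,y')$ over all pairs $yy'$ in $B$.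

Let $F$ be a perfect matching of $B\setminus\{v,w\}$, a set of even size $2^p-2$. Apply Lemma~\ref{lem:drop} to every pair $yy'$ in $B$ with $u=u(y+y')$, taking $S=G\setminus\{0\}$ for the pairs in $F$ and $S=\emptyset$ for the others. This covers the remaining cross edges once, the inner edges over $B\setminus\{v,w\}$ once, and no inner edge over $v$ or $w$.
\end{proof}

\begin{lemma}\label{lem:extend}
Let $p\ge1$ with $d\mid2^p-1$.
\begin{itemize}
\item[(a)] $2^p$ is good.
\item[(b)] If $n\equiv r\equiv1\pmod d$, $r\ge2$, and both $n$ and $r$ are good, then $n+(2^p-1)+(r-1)$ is good.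
\end{itemize}
\end{lemma}

\begin{proof}
(a) Let $M=p+d-1\ge d$. Then $2^M=2^p\cdot2^{d-1}\equiv1\pmod d$, and Lemma~\ref{lem:power} applies.

(b) Let $Y=Y'\sqcup Y_1\sqcup Y_2$ with sizes $n$, $2^p-1$, $r-1$, and fix $v\in Y'$, $w\in Y_1$. Decompose the complete graphs on $G\times Y'$ and on $G\times(\{w\}\cup Y_2)$, and apply Lemma~\ref{lem:block} to $B=\{v\}\cup Y_1$. Two of the sets $Y'$, $\{w\}\cup Y_2$, $B$ share at most one point, namely $v$ or $w$, so no cross edge is covered twice. The inner edges over $Y'$, over $\{w\}\cup Y_2$ and over $Y_1\setminus\{w\}$ are covered once, by the first, second and third graph respectively. The pairs of indices not yet treated are those between $Y_1$ and $Y'\setminus\{v\}$ and those between $Y_2$ and $(Y'\cup Y_1)\setminus\{w\}$. The sizes $2^p-1$, $n-1$, $r-1$ and $n+2^p-2$ are divisible by $d$, so Lemma~\ref{lem:bip} covers their cross edges.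
\end{proof}

For $d=3$ and $d=7$ the least $n$ in the class, $d+1$, is a power of $2$. For $d=5$ it is $6$, which needs a construction of its own. Each fiber has $15$ inner differences and five partners, too many to lend four to each. We let most pairs drop a matching and arrange the dropped matchings in $4$-cycles of fibers. These supply two directions of a cube, and three inner differences supply the rest.

\begin{lemma}\label{lem:six}
For $d=5$ the number $6$ is good; that is, $K_{96}$ has a $Q_5$-decomposition.
\end{lemma}

\begin{proof}
Split the six indices into pairs $P_1,P_2,P_3$. In $G=\mathbb{F}_2^4$ take the disjoint triples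
\[
S_{12}=\{1000,0100,0010\},\quad S_{13}=\{0001,1001,0101\},\quad S_{23}=\{0011,1100,0110\}.
\]
Their sums are $1110$, $1101$, $1001$, all nonzero, so each triple is independent.

Let $i<j$, $P_i=\{y_0,y_1\}$, $P_j=\{z_0,z_1\}$. Identify $y_0,y_1,z_0,z_1$ with $00,11,10,01\in\mathbb{F}_2^2$; then the pairs of indices with difference $10$ or $01$ are the four pairs $yz$ with $y\in P_i$, $z\in P_j$. In $G\times\mathbb{F}_2^2$ the five vectors $(0,10)$, $(0,01)$ and $(s,00)$, $s\in S_{ij}$, are independent, so their Cayley graph consists of two cubes by Lemma~\ref{lem:indep}. Its edges are the four matchings $M_0(y,z)$ and the sets $I_a(S_{ij})$ for the four indices $a\in P_i\cup P_j$. For each of the four pairs $yz$, Lemma~\ref{lem:drop} with $u=0$, $S=\emptyset$ decomposes $C(y,z)\setminus M_0(y,z)$ into three cubes.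

For $P_i=\{y_0,y_1\}$ let $S_i$ be $G\setminus\{0\}$ without the two triples whose index contains $i$. Then $|S_i|=15-6=9$ and $9+16\equiv0\pmod5$, so Lemma~\ref{lem:borrow} with $\varphi$ the identity decomposes $C(y_0,y_1)\cup I_{y_0}(S_i)\cup I_{y_1}(S_i)$ into five cubes.

All cross edges are now covered once. For $y\in P_i$, the set $S_i$ and the two triples partition $G\setminus\{0\}$, so the inner edges are covered once as well. The count agrees: $3\cdot2+12\cdot3+3\cdot5=57=\binom{96}{2}/80$.
\end{proof}

\begin{proposition}\label{prop:small}
For $d\in\{3,5,7\}$, every positive $n\equiv d+1\pmod{2d}$ is good.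
\end{proposition}

\begin{proof}
We apply Lemma~\ref{lem:extend} to numbers $n\equiv1\pmod d$.

For $d=3$ take $p=2$. Then $4$ is good, and with $r=4$, if $n$ is good then so is $n+3+3$. This gives all $n\equiv4\pmod6$.

For $d=7$ take $p=3$. Then $8$ is good, and with $r=8$, if $n$ is good then so is $n+7+7$. This gives all $n\equiv8\pmod{14}$.

For $d=5$ take $p=4$. Then $16$ is good, $6$ is good by Lemma~\ref{lem:six}, and with $r=6$, if $n$ is good then so is $n+15+5$. Starting from $6$ and $16$ we obtain all $n\equiv6\pmod{10}$.
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:main} and~\ref{thm:prime}]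
By Section~\ref{sec:intro}, condition \eqref{eq:div} is necessary and is equivalent to (I) or (II), and the case $d=1$ is trivial. Class (I) is Corollary~\ref{cor:label}(a). Class (II) with odd $d\ge3$ is Proposition~\ref{prop:small} for $d\le7$ and Proposition~\ref{prop:large} for $d\ge9$. This proves Theorem~\ref{thm:main}, and Theorem~\ref{thm:prime} is its prime case.
\end{proof}

\begin{thebibliography}{1}

\bibitem{Edmonds}
J. Edmonds, \emph{Minimum partition of a matroid into independent subsets}, J. Res. Nat. Bur. Standards 69B (1965) 67--72.

\end{thebibliography}
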